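\newtheorem{theorem}{Theorem}
\newtheorem{lemma}{Lemma}
\newtheorem{proposition}{Proposition}
\theoremstyle{remark}
\newtheorem*{remark}{Remark}

\title{Moduli of zeros in weighted Bergman spaces}

\begin{abstract}
Let $H^p(\alpha)$ be the space of analytic functions $f$ on the unit disc with
$\iint(1-r^2)^\alpha|f(re^{i\theta})|^p\,r\,dr\,d\theta<\infty$, where $0<p<\infty$ and $\alpha>-1$. Jensen's formula
gives a necessary condition on the moduli of the zeros of such an $f\not\equiv0$, namely
$\int_0^1(1-r)^\alpha e^{pN(r)}\,dr<\infty$, where $N$ is the integrated counting function. We prove the conjecture that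
this condition is also sufficient up to rotation of the individual points: if it holds for a sequence $\{d_j\}$, then for
suitable $\theta_j$ some $f\not\equiv 0$ in $H^p(\alpha)$ vanishes at all points $d_je^{i\theta_j}$. In fact almost every
choice of the $\theta_j$ works, and the least possible norm of such an $f$ with $f(0)=1$ is determined up to constants
depending only on $p$ and $\alpha$. The proof takes products of normalized Blaschke factors with independent random
rotations. It uses an exact second moment and one application of Jensen's inequality over all scales.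
\end{abstract}


\section{The question}

Let $\mathbb D=\{z:|z|<1\}$, $0<p<\infty$, $-1<\alpha<\infty$. We write $H^p(\alpha)$ for the class of analytic functions
$f$ on $\mathbb D$ with
\[
\|f\|^p=\iint_{\mathbb D}(1-r^2)^\alpha|f(re^{i\varphi})|^p\,r\,dr\,d\varphi<\infty .
\]
Let $\{d_j\}_1^\infty$ be a sequence with $0<|d_j|\le|d_{j+1}|<1$, points being repeated according to multiplicity. Put
$a_j=|d_j|$, let $n(t)$ be the number of $d_j$ with $|d_j|\le t$, and let
\[
N_d(r)=\int_0^r\frac{n(t)}t\,dt=\sum_j\log^+\frac r{a_j}\qquad(0<r<1).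
\]
The two expressions agree by Tonelli's theorem. The function $N_d$ is nondecreasing and depends only on the moduli $a_j$.

It enters through Jensen's formula. If $g$ is analytic on $\mathbb D$, $g(0)\ne0$, and $N_g$ is formed with the zeros of
$g$, then
\[
\frac1{2\pi}\int_0^{2\pi}\log|g(re^{i\varphi})|\,d\varphi=\log|g(0)|+N_g(r).
\]
We multiply by $p$, exponentiate, and apply Jensen's inequality to the convex function $\exp$. If $g$ vanishes at all
points of a sequence with the moduli $a_j$ (with multiplicity), then $N_d\le N_g$ and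
\begin{equation}\label{eq:jensen}
e^{pN_d(r)}\le\frac{|g(0)|^{-p}}{2\pi}\int_0^{2\pi}|g(re^{i\varphi})|^p\,d\varphi .
\end{equation}
Integrating in $r$ against the weight shows the known fact that
\begin{equation}\label{eq:cond}
\mathcal I=\int_0^1(1-r)^\alpha e^{pN_d(r)}\,dr<\infty
\end{equation}
is necessary for the $d_j$ to be zeros of a function $f\not\equiv 0$ in $H^p(\alpha)$. (Details, including the case
$f(0)=0$, are in Section~\ref{sec:proofs}.)

Condition \eqref{eq:cond} does not see the arguments of the zeros. The conjecture posed in \cite{book} is that, apart from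
the arguments, nothing has been lost: \emph{for every sequence satisfying \eqref{eq:cond} there are
$\theta_j\in[0,2\pi)$ and $f_*\not\equiv0$ in $H^p(\alpha)$ with $f_*(d_je^{i\theta_j})=0$ for all $j$.} Here and below
vanishing is meant with multiplicity: a point that occurs $m$ times among the $d_je^{i\theta_j}$ must be a zero of order
at least $m$.

\subsection*{What the condition measures}
If $\sum(1-a_j)<\infty$, then $N_d$ is bounded, \eqref{eq:cond} holds, and the Blaschke product with zeros $d_j$ lies in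
$H^p(\alpha)$; no rotation is needed. Condition \eqref{eq:cond} allows more. Since $N_d$ is nondecreasing,
$e^{pN_d(r)}\int_r^1(1-s)^\alpha ds\le\mathcal I$, so \eqref{eq:cond} forces
$N_d(r)\le\frac{\alpha+1}p\log\frac1{1-r}+O(1)$. Growth of this order does occur: let $0<\beta<\min(1,\frac{\alpha+1}p)$
and $a_j=1-\beta/j$. Then $n(t)\le\beta/(1-t)$ and $n(t)=0$ for $t<a_1$, so
\[
N_d(r)\le\int_{a_1}^r\frac{\beta\,dt}{t(1-t)}\le\beta\log\frac1{1-r}+\beta\log\frac1{a_1}\qquad(a_1\le r<1).
\]
Since $p\beta<\alpha+1$, \eqref{eq:cond} holds although $\sum(1-a_j)=\infty$.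

For this last sequence, taken with $d_j=a_j$, rotations are indispensable: \emph{if $f\not\equiv0$ in $H^p(\alpha)$
vanishes at points $d_j\in(0,1)$, then $\sum(1-d_j)<\infty$.} Indeed, the sub-mean value property of $|f|^p$ on the disc
of radius $(1-|z|)/2$ about $z$, where the weight is comparable to $(1-|z|)^\alpha$, gives
$|f(z)|\le C(1-|z|)^{-\gamma}$ with $\gamma=(\alpha+2)/p$. In the disc
$D'=\{|z-\frac12|<\frac12\}$ we have $|z|^2<\operatorname{Re}z$, so
$|1-z|^2=1-2\operatorname{Re}z+|z|^2<1-|z|^2\le2(1-|z|)$. Thus $f(z)(1-z)^{2\gamma}$ is a bounded analytic function on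
$D'$, and its zeros satisfy the Blaschke condition of $D'$. In the coordinate $\zeta=2z-1$ of $D'$, a point
$d_j\ge\frac12$ has $1-|\zeta|=2(1-d_j)$, and only finitely many $d_j$ are smaller than $\frac12$.

So the arguments matter, and the question is whether spreading them out suffices. Equality in \eqref{eq:jensen} for a
given $r$ would need $|g|$ to be constant on the circle $|z|=r$. Well-spread zeros should bring $|g|$ close to this, and so
one may hope for a positive answer. The difficulty is that fluctuations of $\log|g|$ near the zeros accumulate when there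
are many zeros, while \eqref{eq:cond} puts no regularity on $n(t)$.

\section{Results}

\begin{theorem}\label{thm:main}
The conjecture is true. More precisely, if $\mathcal I<\infty$, there are $\theta_j\in[0,2\pi)$ and $f_*\in H^p(\alpha)$
with $f_*(0)=1$, vanishing at the points $d_je^{i\theta_j}$ with multiplicity, and with $\|f_*\|^p\le A\,\mathcal I$, where
$A=A(p,\alpha)$.
\end{theorem}

\begin{theorem}\label{thm:full}
Let $\{d_j\}$ be as above, with $n(t)<\infty$ for $t<1$. Let $\theta_j$ be independent and uniform on $[0,2\pi)$. The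
following are equivalent.
\begin{enumerate}
\item[(a)] Condition \eqref{eq:cond} holds.
\item[(b)] For some $\{\theta_j\}$ there is $f\in H^p(\alpha)$, $f\not\equiv0$, vanishing at all $d_je^{i\theta_j}$ with
multiplicity.
\item[(c)] For almost every $\{\theta_j\}$ there is $f\in H^p(\alpha)$, $f(0)=1$, whose zero sequence is exactly
$\{d_je^{i\theta_j}\}$. One may take
\[
f(z)=\prod_jF_{a_j}(ze^{-i\omega_j}),\qquad F_a(z)=\frac{1-z/a}{1-az},\qquad\omega_j=\theta_j+\arg d_j,
\]
the partial products converging locally uniformly in $\mathbb D$.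
\end{enumerate}
In particular, if \eqref{eq:cond} fails, no choice of arguments works. Moreover, with constants $A,A'>0$ depending only on
$p,\alpha$,
\[
A'\,\mathcal I\le\inf\|f\|^p\le A\,\mathcal I,
\]
the infimum being over all $\{\theta_j\}$ and all analytic $f$ with $f(0)=1$ that vanish at the $d_je^{i\theta_j}$ with
multiplicity (the value $+\infty$ is allowed).
\end{theorem}

The proof uses only one property of the weight, a lower bound under scaling. Let $w:(0,1]\to(0,\infty)$ be measurable and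
suppose that for some $c_0>0$, $B\ge0$
\begin{equation}\label{eq:w}
w(\eta s)\ge c_0\,\eta^B\,w(s)\qquad(0<\eta\le1,\ 0<s\le1).
\end{equation}
Put
\[
\|f\|_w^p=\iint_{\mathbb D}w(1-r)|f(re^{i\varphi})|^p\,r\,dr\,d\varphi,\qquad
\mathcal I_w=\int_0^1w(1-r)e^{pN_d(r)}\,dr,
\]
and let $H^p(w)$ be the class of analytic $f$ with $\|f\|_w<\infty$.

\begin{theorem}\label{thm:w}
Under \eqref{eq:w}, the equivalence of {\rm(a)}, {\rm(b)}, {\rm(c)} and the two-sided norm estimate of
Theorem~\ref{thm:full} hold with $H^p(\alpha)$, $\|f\|$, \eqref{eq:cond} and $\mathcal I$ replaced by $H^p(w)$, $\|f\|_w$,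
the condition $\mathcal I_w<\infty$ and $\mathcal I_w$, and with constants depending only on $p,c_0,B$.
\end{theorem}

Condition \eqref{eq:w} says that $w$ decays at most like a power at the boundary, in a scale-invariant way. For
$w(s)=s^\alpha$ it holds with $c_0=1$, $B=\max(\alpha,0)$. Since $1\le1+r\le2$,
\begin{equation}\label{eq:compare}
2^{-|\alpha|}\|f\|_w^p\le\|f\|^p\le2^{|\alpha|}\|f\|_w^p\qquad\text{for } w(s)=s^\alpha ,
\end{equation}
so Theorem~\ref{thm:full} is a special case of Theorem~\ref{thm:w}. The hypothesis $\alpha>-1$ only excludes a trivial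
case: for $\alpha\le-1$ the integral $\mathcal I$ is infinite because $e^{pN_d}\ge1$, and $H^p(\alpha)=\{0\}$ because the
circular means of $|f|^p$ are nondecreasing in $r$. From now on we work with a weight $w$ satisfying \eqref{eq:w}. Note
that $c_0\le1$ (take $\eta=1$).

\subsection*{Plan of the proof}
For independent random rotations, the $p$-th moment of the product in (c) is a product of one-factor means, $Q(r)$. It
exceeds $e^{pN_d(r)}$. We bound the excess of each factor (Lemmas~\ref{lem:two} and~\ref{lem:one}). Summing over the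
factors, we find that $\log Q(r)$ is at most $p$ times an average of $N_d$ over radii at and beyond $r$
(Proposition~\ref{prop:pointwise}). Jensen's inequality and a change of variables then bound the weighted integral of $Q$
by that of $e^{pN_d}$ (Proposition~\ref{prop:integral}). Finally, the random product converges almost surely
(Proposition~\ref{prop:conv}).

\section{Random rotations, and the case $p=2$}

\subsection{The product of means}
Throughout, $r=e^{-t}$, $a_j=e^{-x_j}$, so $t,x_j>0$ and the boundary corresponds to $t=0$. We write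
\[
V(t)=N_d(e^{-t})=\sum_j(x_j-t)^+ .
\]
We assume $n(\tau)<\infty$ for $\tau<1$. This holds automatically if $\mathcal I_w<\infty$: then $N_d$, being
nondecreasing, is finite on $(0,1)$, and $N_d(r)\ge n(\tau)\log(r/\tau)$ for $\tau<r<1$.
Thus $V(t)<\infty$ for $t>0$, and $a_j\to1$.

For $0<a<1$ let
\[
b_a(z)=\frac{a-z}{1-az},\qquad F_a=\frac{b_a}{b_a(0)}=\frac{1-z/a}{1-az},\qquad
M_a(r)=E\,|F_a(re^{i\theta})|^p,
\]
where $E$ is the mean over $\theta\in[0,2\pi)$. The function $F_a$ is analytic near $\overline{\mathbb D}$, its only zero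
is $a$, and $F_a(0)=1$. As $|F_a|^p$ is subharmonic, $M_a$ is nondecreasing in $r$ and $M_a\ge1$.

Let $\omega_1,\omega_2,\dots$ be independent and uniform on $[0,2\pi)$, and put
\begin{equation}\label{eq:fJ}
f_J(z)=\prod_{j\le J}F_{a_j}(ze^{-i\omega_j}).
\end{equation}
Then $f_J(0)=1$, and $f_J$ vanishes exactly at $a_je^{i\omega_j}$, $j\le J$. Writing $\mathbb E$ for expectation, by
independence
\begin{equation}\label{eq:moment}
\mathbb E\,|f_J(re^{i\varphi})|^p=\prod_{j\le J}M_{a_j}(r)\le Q(r),\qquad Q(r)=\prod_{j}M_{a_j}(r)\in[1,\infty].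
\end{equation}
So the main task is to compare two explicit radial functions. We want
\begin{equation}\label{eq:goal}
\int_0^1w(1-r)\,Q(r)\,dr\le C\int_0^1w(1-r)\,e^{pN_d(r)}\,dr
\end{equation}
with $C$ depending only on $p,c_0,B$.
The denominators in $F_a$ are essential. With the factors $1-z/a$ instead, and $p=2$, each mean would be
$1+r^2/a^2\ge1+r^2$, and the infinite product of means would diverge.

\subsection{The excess of one factor}
Let $m=\max(a,r)=e^{-u}$ and $s=\min(a,r)=e^{-v}$, so that $0<u\le v$ and $\{u,v\}=\{t,x\}$ with $a=e^{-x}$. Put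
$Y=\log(1/|b_a(re^{i\theta})|)\ge0$. Jensen's formula for $F_a$ gives $E\log|F_a(re^{i\theta})|=\log^+(r/a)=\log(m/a)$,
hence $EY=\log\frac1a-\log\frac ma=u$. Since $\log(m/a)=(x-t)^+$,
\begin{equation}\label{eq:Phi}
M_a(r)=a^{-p}\,Ee^{-pY}=e^{p(x-t)^+}\,e^{\Phi_p},\qquad\Phi_p=pu+\log Ee^{-pY}.
\end{equation}
The first factors multiply up to $e^{pV(t)}=e^{pN_d(r)}$. The number $\Phi_p$ is the excess. By Jensen's inequality
$\Phi_p\ge0$, and $\Phi_p$ would vanish if $|b_a|$ were constant on the circle. Trivially $\Phi_p\le pu$, but our method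
needs more (see the remark after Proposition~\ref{prop:pointwise}). For $p=2$ the excess can be computed.

\begin{lemma}\label{lem:two}
For $p=2$,
\[
e^{\Phi_2}-1=\frac{2\sinh^2u}{e^{v-u}\sinh(u+v)}\le\frac{2u^2}{u+v}.
\]
In particular $\Phi_2\le\dfrac{2u^2}{u+v}\le u$.
\end{lemma}

\begin{proof}
Since $1-|b_a(re^{i\theta})|^2=(1-a^2)(1-r^2)/|1-are^{i\theta}|^2$ and $E|1-are^{i\theta}|^{-2}=(1-a^2r^2)^{-1}$,
\[
Ee^{-2Y}=E|b_a|^2=1-\frac{(1-m^2)(1-s^2)}{1-m^2s^2}=\frac{m^2+s^2-2m^2s^2}{1-m^2s^2}.
\]
Dividing by $m^2=e^{-2u}$ and subtracting $1$,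
\[
e^{\Phi_2}-1=\frac{1+s^2m^{-2}-2s^2-(1-m^2s^2)}{1-m^2s^2}=\frac{s^2(m^{-1}-m)^2}{1-m^2s^2}
=\frac{4\sinh^2u}{e^{2v}-e^{-2u}},
\]
and $e^{2v}-e^{-2u}=2e^{v-u}\sinh(u+v)$. For the inequality, $x/\sinh x$ decreases on $(0,\infty)$ and $v\ge u$, so
\[
\sinh^2u\cdot\frac{u+v}{\sinh(u+v)}\cdot e^{-(v-u)}\le\sinh^2u\cdot\frac{2u}{\sinh2u}=u\tanh u\le u^2 .
\]
The last assertion follows from $\Phi_2\le e^{\Phi_2}-1$ and $u\le v$.
\end{proof}

\subsection{A single cluster}
The smallest case that shows both the obstacle and the remedy is $p=2$ with just $n$ zeros, all of one modulus $e^{-x}$,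
$0<x\le1$ (we use the same notation for this finite sequence). Here $V(t)=n(x-t)^+$. At $t=x$ we have $V(x)=0$, while
Lemma~\ref{lem:two} with $u=v=x$ gives
\[
Q(e^{-x})=\Bigl(1+\frac{2\sinh^2x}{\sinh2x}\Bigr)^n=\Bigl(\frac{e^x}{\cosh x}\Bigr)^n,\qquad
e^{nx/2}\le Q(e^{-x})\le e^{nx}.
\]
The lower bound holds because $\cosh x\le e^{x^2/2}\le e^{x/2}$. So no pointwise bound $Q\le Ce^{2N_d}$ with $C$
independent of the sequence is possible. The
missing factor appears, however, at the nearby radius $t=x/2$, where $e^{2V(x/2)}=e^{nx}$. In the integral this is enough: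
with the weight $t^\alpha dt$, and since $Q(e^{-t})$ and $V(t)$ are nonincreasing in $t$,
\[
\int_x^{2x}t^\alpha Q(e^{-t})\,dt\le e^{nx}\int_x^{2x}t^\alpha dt=4^{\alpha+1}e^{nx}\int_{x/4}^{x/2}t^\alpha dt
\le4^{\alpha+1}\int_{x/4}^{x/2}t^\alpha e^{2V(t)}\,dt ,
\]
with a constant independent of $n$ and $x$. \emph{The excess at $t$ is paid for by the growth of $V$ between $t$ and
$\eta t$, for some $\eta<1$.}

What $\eta$ is needed? For $t\ge x$ put $y=x/t$. By Lemma~\ref{lem:two} the total excess is at most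
$2nx^2/(x+t)=2nt\,y^2/(1+y)$, and $2V(\eta t)=2nt(y-\eta)^+$. The latter covers the former exactly when
$\eta\le y/(1+y)$. Zeros close to the boundary compared with the circle
($y$ small) are seen by $V(\eta t)$ only if $\eta<y$. No single $\eta$ serves a general sequence, and each small $\eta$
costs a factor $\eta^{-(\alpha+1)}$ from the change of variables. The way out is that a zero with small $y$ needs only a
small share of $V(\eta t)$. We shall dominate the excess by an integral of $V(\eta t)-V(t)$ over all $\eta\in(0,1)$,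
against a measure of total mass less than $1$ that gives mass only $O(\varepsilon)$ to $(0,\varepsilon)$.

\section{The excess of one factor for general $p$}

In terms of $y=\min(x/t,1)$, Lemma~\ref{lem:two} says $\Phi_2\le2t\,y^2/(1+y)$: if $x<t$ then $u=x$, $v=t$; if $x\ge t$
then $\Phi_2\le u=t$. For other $p$ there is no such formula, but a bound of the same shape follows by comparison with
$p=2$. Put
\[
k(y)=\frac{\kappa y^2}{1+\kappa y},\qquad \kappa=1\ \text{ if }p\le2,\qquad\kappa=\tfrac32p^2\ \text{ if }p>2,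
\qquad T=\log2 .
\]

\begin{lemma}\label{lem:one}
Let $0<t\le T$, $x>0$ and $y=\min(x/t,1)$. Then, for $a=e^{-x}$ and $r=e^{-t}$,
\[
M_a(r)\le\exp\bigl(p(x-t)^++p\,t\,k(y)\bigr).
\]
\end{lemma}

\begin{proof}
By \eqref{eq:Phi} we must show $\Phi_p\le p\,t\,k(y)$.

\emph{Case $p\le2$.} Jensen's inequality $Ee^{-pY}\le(Ee^{-2Y})^{p/2}$ gives
$\Phi_p\le\frac p2\Phi_2\le p\,t\,y^2/(1+y)$.

\emph{Case $p>2$: two bounds.} First, $Y\ge0$, so $Ee^{-pY}\le Ee^{-2Y}$ and
\begin{equation}\label{eq:b1}
\Phi_p\le(p-2)u+\Phi_2\le(p-1)u .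
\end{equation}
This is a saving over the trivial bound $pu$, but it is not small compared with $u$ when $u\ll v$. For that we use
second-order information. Let $\varphi(\tau)=e^{-\tau}-1+\tau=\int_0^\tau(\tau-\xi)e^{-\xi}d\xi$ for $\tau\ge0$. Then
$0\le\varphi(\tau)\le\tau^2/2$, and for $\lambda\ge1$
\[
\varphi(\lambda\tau)=\lambda^2\int_0^\tau(\tau-\xi)e^{-\lambda\xi}d\xi\le\lambda^2\varphi(\tau).
\]
From $\log z\le z-1$, $EY=u$ and this inequality with $\lambda=p/2$,
\[
\Phi_p\le E\varphi(pY)\le\frac{p^2}4E\varphi(2Y).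
\]
Moreover, by Lemma~\ref{lem:two},
\[
E\varphi(2Y)=e^{-2u}e^{\Phi_2}-1+2u=\varphi(2u)+e^{-2u}(e^{\Phi_2}-1)\le2u^2+\frac{2u^2}{u+v}.
\]
If $x<t\le T$, then $u+v\le2\log2<2$, so $1+\frac1{u+v}\le\frac3{u+v}\le\frac3v$ and
\begin{equation}\label{eq:b2}
\Phi_p\le\frac{p^2}2\,u^2\Bigl(1+\frac1{u+v}\Bigr)\le\frac{3p^2}2\,\frac{u^2}v=\kappa\,\frac{u^2}v .
\end{equation}

\emph{Case $p>2$: conclusion.} If $x\ge t$, then $u=t$, $y=1$, and \eqref{eq:b1} suffices, since
$k(1)=\frac\kappa{1+\kappa}\ge1-\frac1p$ because $\kappa\ge p-1$. If $x<t$, then $u=x$, $v=t$, $y=x/t$. Put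
$\vartheta=\Phi_p/(pu)$. By \eqref{eq:b1}, $1-\vartheta\ge\frac1p$, and by \eqref{eq:b2},
$\vartheta\le\frac1p\kappa y\le(1-\vartheta)\kappa y$. Hence $\vartheta\le\kappa y/(1+\kappa y)$, that is,
$\Phi_p\le px\,\kappa y/(1+\kappa y)=p\,t\,k(y)$.
\end{proof}

\section{The excess of the whole product}

To sum the bounds of Lemma~\ref{lem:one} over $j$, we write $k$ as a superposition of the functions $(y-\eta)^+$, each of
which sums to a difference of values of $V$. The function $k$ is convex with $k(0)=k'(0)=0$; explicitly,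
$k(y)=y-\frac1\kappa+\frac1{\kappa(1+\kappa y)}$, so
\[
k'(y)=1-(1+\kappa y)^{-2},\qquad k''(y)=2\kappa(1+\kappa y)^{-3}=:\varrho(y).
\]
Taylor's formula with integral remainder gives
\begin{equation}\label{eq:kernel}
k(y)=\int_0^1(y-\eta)^+\varrho(\eta)\,d\eta\quad(0\le y\le1),\qquad
\int_0^1\varrho(\eta)\,d\eta=k'(1)=1-(1+\kappa)^{-2}<1 .
\end{equation}
So we may define a probability measure on $(0,1]$ by
\[
d\nu(\eta)=\varrho(\eta)\,d\eta+(1+\kappa)^{-2}\,d\delta_1(\eta).
\]

\begin{proposition}\label{prop:pointwise}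
For $0<t\le T$,
\[
Q(e^{-t})\le\exp\Bigl(p\int_{(0,1]}V(\eta t)\,d\nu(\eta)\Bigr).
\]
\end{proposition}

\begin{proof}
Let $y_j=\min(x_j/t,1)$. For $0<\eta\le1$,
\[
t\,(y_j-\eta)^+=(x_j-\eta t)^+-(x_j-t)^+ .
\]
Indeed, if $x_j\ge t$ both sides are $t(1-\eta)$, and if $x_j<t$ both are $(x_j-\eta t)^+$. We multiply by
$\varrho(\eta)$, integrate, and sum over $j$. By \eqref{eq:kernel} and Tonelli's theorem,
$\sum_jt\,k(y_j)=\int_0^1(V(\eta t)-V(t))\varrho(\eta)\,d\eta$. Together with Lemma~\ref{lem:one},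
\[
\log Q(e^{-t})\le pV(t)+p\int_0^1\bigl(V(\eta t)-V(t)\bigr)\varrho(\eta)\,d\eta=p\int_{(0,1]}V(\eta t)\,d\nu(\eta),
\]
because $\varrho\,d\eta$ has mass $1-(1+\kappa)^{-2}$ and $V(t)<\infty$.
\end{proof}

\begin{remark}
Here we see why a saving over the trivial bound $\Phi_p\le pu$ is needed at $y=1$; it came from Lemma~\ref{lem:two} if
$p\le2$ and from \eqref{eq:b1} if $p>2$. Suppose $k$ is replaced by $\int(y-\eta)^+d\mu(\eta)$ with a measure $\mu$ on
$(0,1]$. If its value at $y=1$ is at least $1$, as the trivial bound would require, then $\mu$ has mass greater than $1$.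
The coefficient of $V(t)$ in the exponent would then be negative, the exponent would no longer be $p$ times an average of
$V$, and the argument below would not apply. With the saving, $\varrho\,d\eta$ has mass less than $1$.
\end{remark}

It remains to integrate. The right side of Proposition~\ref{prop:pointwise} is a geometric mean of the functions
$e^{pV(\eta t)}$, and the integral of a geometric mean is at most the geometric mean of the integrals (H\"older's
inequality for a continuum of factors). Each factor is controlled by a change of variables. Put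
\[
W(t)=w(1-e^{-t})\,e^{-t},\qquad I_0=\int_0^TW(t)e^{pV(t)}\,dt=\int_{1/2}^1w(1-r)e^{pN_d(r)}\,dr .
\]
Let $0<\eta\le1$. By concavity, $\eta\le\eta'\le1$ for $\eta'=(1-e^{-\eta t})/(1-e^{-t})$. Hence \eqref{eq:w}, applied
with $\eta'$ and $s=1-e^{-t}$, and $e^{-\eta t}\ge e^{-t}$ give $W(\eta t)\ge c_0\eta^BW(t)$, and
\begin{equation}\label{eq:scale}
\int_0^TW(t)e^{pV(\eta t)}dt\le\frac{\eta^{-B}}{c_0}\int_0^TW(\eta t)e^{pV(\eta t)}dt
=\frac{\eta^{-B-1}}{c_0}\int_0^{\eta T}W(\tau)e^{pV(\tau)}d\tau\le\frac{\eta^{-B-1}}{c_0}I_0 .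
\end{equation}

\begin{proposition}\label{prop:integral}
$\displaystyle\int_{1/2}^1w(1-r)\,Q(r)\,dr\le A_1\int_{1/2}^1w(1-r)\,e^{pN_d(r)}\,dr$ with
$A_1=c_0^{-1}e^{2\kappa(B+1)}$.
\end{proposition}

\begin{proof}
Let $\ell(\eta)=\log(c_0^{-1}\eta^{-B-1})\ge0$. Since $\varrho\le2\kappa$ and $\int_0^1\log\frac1\eta\,d\eta=1$,
\[
\int\ell\,d\nu=\log\frac1{c_0}+(B+1)\int_0^1\log\frac1\eta\;\varrho(\eta)\,d\eta\le\log A_1<\infty .
\]
Fix $t\in(0,T]$. Jensen's inequality for $\nu$ gives
\[
\exp\Bigl(\int\bigl(pV(\eta t)-\ell(\eta)\bigr)d\nu(\eta)\Bigr)\le\int e^{pV(\eta t)-\ell(\eta)}\,d\nu(\eta).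
\]
The exponent on the left is well defined in $(-\infty,\infty]$, since $V\ge0$ and $\ell$ is integrable; if it is $+\infty$,
apply the inequality to $\min(pV(\eta t)-\ell(\eta),n)$ and let $n\to\infty$. By Proposition~\ref{prop:pointwise} the left
side is at least $A_1^{-1}Q(e^{-t})$. We multiply by $W(t)$, integrate over $(0,T)$, and use Tonelli's theorem and
\eqref{eq:scale}:
\[
A_1^{-1}\int_0^TW(t)\,Q(e^{-t})\,dt\le\int e^{-\ell(\eta)}\Bigl(\int_0^TW(t)e^{pV(\eta t)}dt\Bigr)d\nu(\eta)
\le\int I_0\,d\nu=I_0 .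
\]
Substituting $r=e^{-t}$ gives the claim.
\end{proof}

The scaling condition \eqref{eq:w} enters this proof only through \eqref{eq:scale}. Its polynomial form makes $\ell$
integrable against $\nu$.

\section{Proofs of the theorems}\label{sec:proofs}

\subsection{Two consequences of the weight condition}
First, \emph{$w$ is bounded on $[\frac12,1]$}: \eqref{eq:w} with $\eta=1/(2s)$ gives $w(s)\le c_0^{-1}2^Bw(\frac12)$.
Second, \emph{if $\Psi:(0,1)\to[0,\infty]$ is nondecreasing, then}
\begin{equation}\label{eq:inner}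
\int_0^1w(1-r)\Psi(r)\,dr\le D\int_{1/2}^1w(1-r)\Psi(r)\,dr,\qquad D=1+c_0^{-1}2^{B+1}.
\end{equation}
Indeed $w(s)\le c_0^{-1}2^Bw(s/2)$ gives $\int_{1/2}^1w(s)\,ds\le c_0^{-1}2^{B+1}\int_{1/4}^{1/2}w(s)\,ds$, so
\[
\int_0^{1/2}w(1-r)\Psi(r)\,dr\le\Psi(\tfrac12)\int_{1/2}^1w(s)\,ds\le c_0^{-1}2^{B+1}\int_{1/2}^{3/4}w(1-r)\Psi(r)\,dr .
\]

The function $Q$ is nondecreasing, because each $M_a$ is. Integrating \eqref{eq:moment} and using \eqref{eq:inner} and
Proposition~\ref{prop:integral}, we obtain \eqref{eq:goal} and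
\begin{equation}\label{eq:EJ}
\mathbb E\,\|f_J\|_w^p\le2\pi\int_0^1w(1-r)Q(r)\,r\,dr\le A\,\mathcal I_w,\qquad A=2\pi D\,c_0^{-1}e^{2\kappa(B+1)} .
\end{equation}

\subsection{Convergence of the random product}

\begin{proposition}\label{prop:conv}
Let $\mathcal I_w<\infty$. Almost surely the partial products $f_J$ of \eqref{eq:fJ} converge locally uniformly in
$\mathbb D$ to a function $f$ with $f(0)=1$ and zero sequence exactly $\{a_je^{i\omega_j}\}$. Moreover
$\mathbb E\,\|f\|_w^p\le A\,\mathcal I_w$, with $A$ as in \eqref{eq:EJ}.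
\end{proposition}

The product need not converge absolutely, since $\sum(1-a_j)$ may diverge. But the logarithms of the factors are
independent with mean zero, so square summability suffices.

\begin{proof}
\emph{Step 1: $\sum_j(1-a_j)^2<\infty$.} By \eqref{eq:w}, $w(s)\ge c_0s^Bw(1)$. As $N_d$ is nondecreasing,
\[
\mathcal I_w\ge e^{pN_d(r)}\int_0^{1-r}w(s)\,ds\ge e^{pN_d(r)}\,\frac{c_0\,w(1)}{B+1}(1-r)^{B+1}.
\]
For $r=e^{-t}$, $0<t\le T$, concavity gives $1-r\ge t/(2\log2)\ge t/2$. Hence $V(t)=O(1+\log\frac1t)$ on $(0,T]$, where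
$\log\frac1t$ may be replaced by $\log^+\frac1t$, and $\int_0^TV(t)\,dt<\infty$. But
\[
\int_0^TV(t)\,dt=\sum_j\int_0^T(x_j-t)^+dt\ge\sum_{x_j\le T}\frac{x_j^2}2 ,
\]
and only finitely many $x_j$ exceed $T$. So $\sum x_j^2<\infty$, and $1-a_j\le x_j$.

\emph{Step 2: logarithms.} Fix $\rho<1$ and let $G_j(z)=F_{a_j}(ze^{-i\omega_j})$. From
$F_a(z)-1=-\dfrac{z(a^{-1}-a)}{1-az}$ and $(1-a^2)/a\le3(1-a)$ for $a\ge\frac12$ we get
\[
|G_j(z)-1|\le\frac{3(1-a_j)}{1-\rho}\qquad(|z|\le\rho,\ a_j\ge\tfrac12).
\]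
Choose $j_0$ (depending on $\rho$ but not on $\omega$) such that for $j>j_0$ we have $a_j\ge\frac12$ and the right side is
at most $\frac12$. For these $j$, $h_j=\log G_j$ (principal branch) is analytic near $|z|\le\rho$. Since
$|\log(1+\zeta)|\le2|\zeta|$ for $|\zeta|\le\frac12$, we have $|h_j|\le6(1-a_j)/(1-\rho)$ on $|z|\le\rho$. Averaging over
$\omega_j$ is averaging over a circle, so $\mathbb E\,h_j(z)=\log F_{a_j}(0)=0$ by the mean value property.

\emph{Step 3: almost sure convergence.} The $h_j$, $j>j_0$, are independent centered random elements of the Hardy space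
$H^2(|z|<\rho)$, a separable Hilbert space, and $\sum\mathbb E\|h_j\|^2<\infty$ by Steps 1 and 2. Kolmogorov's maximal
inequality holds in Hilbert space: for $j_0<J\le J'$ and $\varepsilon>0$,
\[
\mathbb P\Bigl(\max_{J\le j\le J'}\Bigl\|\sum_{i=J}^jh_i\Bigr\|\ge\varepsilon\Bigr)
\le\varepsilon^{-2}\sum_{i=J}^{J'}\mathbb E\|h_i\|^2
\]
(it is Doob's inequality for the submartingale $\|\sum_{i=J}^jh_i\|^2$). Hence the partial sums of $\sum_{j>j_0}h_j$ are
almost surely Cauchy in norm. By Cauchy's formula norm convergence implies locally uniform convergence in $|z|<\rho$.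
Taking $\rho=1-1/l$, $l=2,3,\dots$, we see that almost surely $f_J\to f$ locally uniformly in $\mathbb D$, and for each of
these $\rho$, in $|z|<\rho$,
\[
f=\prod_{j\le j_0}G_j\cdot\exp\Bigl(\sum_{j>j_0}h_j\Bigr).
\]
For $j>j_0$ the factor $G_j$ has no zero in $|z|\le\rho$. So the zeros of $f$ in $|z|<\rho$ are exactly the points
$a_je^{i\omega_j}$ lying there, with multiplicity. Clearly $f(0)=1$. Finally, Fatou's lemma (in $z$ and in $\omega$) and
\eqref{eq:EJ} give $\mathbb E\|f\|_w^p\le A\,\mathcal I_w$.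
\end{proof}

\subsection{Proof of Theorem~\ref{thm:w}}
(a)$\Rightarrow$(c). If $\theta_j$ are independent and uniform, so are $\omega_j=\theta_j+\arg d_j$ modulo $2\pi$, and
$a_je^{i\omega_j}=d_je^{i\theta_j}$. By Proposition~\ref{prop:conv} the product converges almost surely to an $f$ with
$f(0)=1$ and the required zeros, and $\|f\|_w<\infty$ almost surely because $\mathbb E\|f\|_w^p<\infty$.

(c)$\Rightarrow$(b) is trivial.

(b)$\Rightarrow$(a). Let $f=z^lg$ with $l\ge0$ and $g(0)\ne0$. Then $g\in H^p(w)$: for $|z|\ge\frac12$ we have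
$|g|\le2^l|f|$, while on $|z|<\frac12$ both $g$ and $w(1-|z|)$ are bounded. The points $d_je^{i\theta_j}\ne0$ are zeros of
$g$, with multiplicity, so \eqref{eq:jensen} applies. Integrating it against $w(1-r)\,r\,dr$ over $\frac12<r<1$, using
$r\ge\frac12$ there, and applying \eqref{eq:inner} to the nondecreasing function $e^{pN_d}$, we obtain
\begin{equation}\label{eq:lower}
\mathcal I_w\le D\int_{1/2}^1w(1-r)e^{pN_d(r)}\,dr\le\frac{D}{\pi}\,\frac{\|g\|_w^p}{|g(0)|^p}<\infty .
\end{equation}

\emph{Norm estimate.} If $f(0)=1$, $\|f\|_w<\infty$, and $f$ vanishes at the $d_je^{i\theta_j}$, then $g=f$ in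
\eqref{eq:lower}, so $\|f\|_w^p\ge\pi D^{-1}\mathcal I_w$; if $\|f\|_w=\infty$ there is nothing to prove. The upper bound
is trivial if $\mathcal I_w=\infty$. If $\mathcal I_w<\infty$, then $\mathbb E\|f\|_w^p\le A\,\mathcal I_w$ in
Proposition~\ref{prop:conv}, so
\begin{equation}\label{eq:good}
\|f\|_w^p\le A\,\mathcal I_w\quad\text{for some outcome }\omega\text{ for which the conclusions on } f
\text{ in Proposition~\ref{prop:conv} hold.}
\end{equation}
The constants $A$ and $\pi/D$ depend only on $p,c_0,B$. \qed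

\subsection{Proof of Theorems~\ref{thm:main} and~\ref{thm:full}}
Take $w(s)=s^\alpha$, $c_0=1$, $B=\max(\alpha,0)$. Then $\mathcal I_w=\mathcal I$. By \eqref{eq:compare},
$H^p(w)=H^p(\alpha)$, and $\|f\|_w^p$ and $\|f\|^p$ differ by at most a factor $2^{|\alpha|}$. Hence
Theorem~\ref{thm:full} follows from Theorem~\ref{thm:w}. For Theorem~\ref{thm:main}, let $f_*$ be the function $f$ of an
outcome $\omega$ as in \eqref{eq:good}, and choose $\theta_j\in[0,2\pi)$ with
$\theta_j\equiv\omega_j-\arg d_j\pmod{2\pi}$. Then $f_*(0)=1$, the zeros of $f_*$ are exactly the points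
$d_je^{i\theta_j}$, and $\|f_*\|^p\le2^{|\alpha|}A\,\mathcal I$. \qed

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book.
\end{thebibliography}

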